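\title{Euler products $\prod_p W(p,p^{-s})$ with meromorphic continuation to the whole plane}

\begin{abstract}
Let $W\in\mathbb Z[X,Y]$ with $W(X,0)=1$. We prove the conjecture that the Euler product $L_W(s)=\prod_pW(p,p^{-s})$ continues meromorphically to the whole complex plane if and only if $W$ is a finite product of factors $g(X^bY^c)^{\pm1}$ with $g$ unitary, that is, $g\in\mathbb Z[Z]$ with $g(0)=1$ and all zeros on the unit circle. In the positive case no inverses are needed. In the negative case there is an explicit rational number $\alpha_*\ge0$ such that $L_W$ is meromorphic on $\Re s>\alpha_*$ but not at the real point $\alpha_*$. The proof combines a count of zeros with a Mellin transform and a Borel transform of $\log L_W$ along a ray ending at the critical point. It uses no unproved hypothesis on the zeros of $\zeta$.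
\end{abstract}

\section{Introduction}\label{sec:intro}

Throughout the paper $p$ runs over the primes, and $W$ denotes a polynomial
\[
W(X,Y)=\sum_{n,m\ge0}w_{n,m}X^nY^m\in\mathbb Z[X,Y]\qquad\text{with }W(X,0)=1,
\]
so that $w_{0,0}=1$ and $m\ge1$ in all other terms. We attach to $W$ the Euler product
\[
L_W(s)=\prod_pW(p,p^{-s}).
\]
The monomial $X^nY^m$ contributes $p^{n-ms}$ to the factor at $p$, so the product converges absolutely when $\Re s>(n+1)/m$ for every nonconstant monomial of $W$. For which $W$ does $L_W$ continue meromorphically to $\mathbb C$?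

The polynomial $1-X^nY^m$ gives $\zeta(ms-n)^{-1}$, and $L_W$ is multiplicative in $W$; for instance $1+Y=(1-Y^2)/(1-Y)$ gives $\zeta(s)/\zeta(2s)$. A polynomial $g\in\mathbb Z[Z]$ with $g(0)=1$, written as $g(Z)=\prod_{l=1}^d(1-u_lZ)$ with $d=\deg g$, is called \emph{unitary} if $|u_l|=1$ for all $l$. The $u_l$ are then roots of unity, and $g$ is a finite product $\prod_k(1-Z^k)^{e_k}$ with $e_k\in\mathbb Z$ (Lemma~\ref{lem:unitary}). So products of unitary polynomials in monomials lead to finite products of shifted zeta functions.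

One is led to guess that there are no other examples. Every $W$ has a unique expansion $W=\prod_{n,m}(1-X^nY^m)^{c_{n,m}}$ with $c_{n,m}\in\mathbb Z$, in general infinite, so that formally $L_W(s)=\prod_{n,m}\zeta(ms-n)^{-c_{n,m}}$. The factor with index $(n,m)$ has a zero or pole at $(n+1)/m$ and at the points $(n+\rho)/m$, where $\zeta(\rho)=0$. The ratios $n/m$ that occur are bounded, so if infinitely many $c_{n,m}$ are nonzero these points accumulate somewhere. This is only a guess: the zeros and poles of different factors may cancel, and the infinite product need not converge near the point of accumulation. For polynomials in $Y$ alone the guess is confirmed by a theorem of Estermann: if $h\in\mathbb Z[Z]$ and $h(0)=1$, then $\prod_ph(p^{-s})$, which converges for $\Re s>1$, continues meromorphically to $\Re s>0$; if $h$ is unitary it continues meromorphically to $\mathbb C$, and otherwise the line $\Re s=0$ is a natural boundary. For two variables the following has been conjectured.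

\begin{quote}
\textbf{Conjecture.} \emph{$L_W$ continues meromorphically to $\mathbb C$ if and only if, for some $n\ge0$, there are unitary polynomials $g_1,\dots,g_n$ and integers $b_1,c_1,\dots,b_n,c_n$ such that}
\begin{equation}\label{eq:form}
W(X,Y)=g_1(X^{b_1}Y^{c_1})^{\pm1}\cdots g_n(X^{b_n}Y^{c_n})^{\pm1}.
\end{equation}
\end{quote}

\begin{theorem}\label{thm:main}
The conjecture is true. More precisely, the following are equivalent:
\begin{enumerate}
\item[(i)] $W$ has the form \eqref{eq:form};
\item[(ii)] $W$ is a finite product $\prod_kh_k(X^{a_k}Y^{b_k})$ with unitary $h_k$ and integers $a_k\ge0$, $b_k\ge1$;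
\item[(iii)] $L_W$ continues meromorphically to $\mathbb C$;
\item[(iv)] $L_W$ continues meromorphically to a connected open neighborhood of $[0,\infty)\subset\mathbb R$.
\end{enumerate}
\end{theorem}

The obstruction to continuation can be located exactly. For $W\ne1$ put
\[
\alpha=\alpha(W)=\max\{n/m:\ w_{n,m}\ne0,\ m\ge1\}=\frac ab\ge0,\qquad\gcd(a,b)=1,\quad b\ge1 .
\]
On the half-plane $\Re s>\alpha$ every term $p^{n-ms}$ tends to $0$ as $p\to\infty$, and there $L_W$ always continues meromorphically (Proposition~\ref{prop:halfplane}). On the line $\Re s=\alpha$ the terms with $n/m=\alpha$ keep modulus $1$. The monomials of $W$ with $am-bn=0$ are powers of $X^aY^b$, and their sum is $h(X^aY^b)$ with $h\in\mathbb Z[Z]$, $h(0)=1$, $\deg h\ge1$. We call $h$ the \emph{leading polynomial} of $W$. If $L$ is meromorphic on a half-plane $\Re s>\alpha_0$, we say that $L$ is \emph{meromorphic at $\alpha_0$} if some meromorphic function on a disc around $\alpha_0$ agrees with $L$ on the part of the disc in $\Re s>\alpha_0$. The core of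 the paper is a local statement.

\begin{theorem}\label{thm:local}
Let $W\ne1$, with $\alpha(W)=a/b$ and leading polynomial $h$. If $L_W$ is meromorphic at $\alpha(W)$, then $h$ is unitary and $h(X^aY^b)$ divides $W$ in $\mathbb Z[X,Y]$.
\end{theorem}

When the conclusion of Theorem~\ref{thm:local} holds we can divide $W$ by $h(X^aY^b)$, which lowers $\alpha$, and start again.

\begin{theorem}\label{thm:strong}
Every $W$ can be written as
\[
W=h_1(X^{a_1}Y^{b_1})\cdots h_K(X^{a_K}Y^{b_K})\,W_*,\qquad\frac{a_1}{b_1}>\dots>\frac{a_K}{b_K}\ge0,\quad b_k\ge1,\quad K\ge0,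
\]
with nonconstant unitary $h_k$ and $W_*\in\mathbb Z[X,Y]$, $W_*(X,0)=1$, such that either $W_*=1$, or $W_*\ne1$ and the leading polynomial $h$ of $W_*$ (with $\alpha(W_*)=a/b$) is not unitary or satisfies $h(X^aY^b)\nmid W_*$ in $\mathbb Z[X,Y]$.
\begin{enumerate}
\item[(a)] If $W_*=1$, then $L_W$ is meromorphic on $\mathbb C$.
\item[(b)] If $W_*\ne1$, put $\alpha_*=\alpha(W_*)\ge0$. Then $L_W$ is meromorphic on $\Re s>\alpha_*$, but it is not meromorphic at $\alpha_*$.
\end{enumerate}
\end{theorem}

In case (b), $\Re s>\alpha_*$ is thus the largest open right half-plane to which $L_W$ continues meromorphically. For example, $W=(1+X^2Y)(1-XY)(1-2Y)$ has $\alpha(W)=2$, $W_*=1-2Y$ and $\alpha_*=0$. We make no statement about the other points of the line $\Re s=\alpha_*$.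

\subsection*{Facts about $\zeta$ and conventions}
We use that $\zeta$ is meromorphic on $\mathbb C$ with a single pole, simple, at $s=1$, and that its zeros $\rho=\beta+i\gamma$ in $\Re s>0$ satisfy $\beta<1$, are finite in number in every bounded set, and are not real. (On $(0,1)$ one has $(1-2^{1-s})\zeta(s)=\sum_n(-1)^{n-1}n^{-s}>0$.) The letter $\rho$ always denotes such a zero. We also use the prime number theorem $\pi(y)\sim y/\log y$. The symbol $\operatorname{Log}$ denotes the principal logarithm on $\mathbb C\setminus(-\infty,0]$, $\mu$ is the M\"obius function, and $C,c$ without index denote positive constants that may change from line to line.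

\subsection*{Plan}
Section~\ref{sec:examples} shows the three mechanisms behind Theorem~\ref{thm:local} on three polynomials of degree one in $Y$. Section~\ref{sec:halfplane} continues $L_W$ to $\Re s>\alpha$, and Section~\ref{sec:reduction} deduces Theorems~\ref{thm:main} and~\ref{thm:strong} from Theorem~\ref{thm:local}. Section~\ref{sec:nonunitary} treats non-unitary $h$. For unitary $h$, Section~\ref{sec:mellin} sets up an identity between Mellin transforms, which Sections~\ref{sec:zero} and~\ref{sec:borel} exploit to the right and to the left of the line $\Re w=0$.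

\section{Three examples}\label{sec:examples}

\begin{example}[zeros of the local factors]\label{ex:A}
Let $W=1-2Y$, so $\alpha=0$ and $h=1-2Z$ is not unitary. The factor at $p$ vanishes at $s_p=(\log2+2\pi i)/\log p$. These points lie on one ray and tend to $0$, and those with $\Re s_p>\sigma$ correspond to the primes $p<2^{1/\sigma}$. A zero $s_p$ of one factor need not be a zero of the continued function $L_W$, because the product of the other factors may have a pole there. Here $1-2Y=\prod_m(1-Y^m)^{c_m}$ with $c_m=\frac1m\sum_{d\mid m}\mu(d)2^{m/d}$, so $|c_m|\le2^m$, and by Proposition~\ref{prop:halfplane} the nonreal poles come from the factors $\zeta(ms)^{-c_m}$ and sit at points $\rho/m$. Only finitely many $\rho$ lie on our ray; let $\beta_0<1$ bound their real parts. The poles on the ray with real part $>\sigma$ have $m<\beta_0/\sigma$, hence total multiplicity $O(2^{\beta_0/\sigma})$, which is of smaller order than $\pi(2^{1/\sigma})$. So the sum of the orders of $L_W$ on the part of the ray with $\Re s>\sigma$, $|s|\le|s_2|$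 tends to infinity as $\sigma\to0$, and zeros of $L_W$ accumulate at $0$.
\end{example}

When $h$ is unitary, the local factors need not vanish in $\Re s>\alpha$ at all, and nothing can be counted. This happens in the next two examples, where $\alpha=1$; we write $s=1+z$, $\varepsilon=1/p$ and $x=z\log p$.

\begin{example}[a pole at $x=0$]\label{ex:B}
Let $W=1-(X-1)Y$, so that $L_W(s)=\sum_n\mu(n)\phi(n)n^{-s}$ with Euler's function $\phi$. Here $h=1-Z$ is unitary and $1-XY\nmid W$. The factor at $p$ vanishes only where $p^s=p-1$, to the left of $\Re s=1$. Dividing it by $1-p^{-z}$ gives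
\[
L_W(1+z)=\frac{\Lambda(1+z)}{\zeta(z)},\qquad\Lambda(1+z)=\prod_p\Big(1+\frac1{p(p^z-1)}\Big),
\]
and the product converges for $\Re z>0$. Let $z>0$ be small. For $p\le z^{-1/2}$ we have $pz\log p\le1$, hence $p^z-1\le2z\log p$, and the factor at $p$ is at least $3/2$; all other factors exceed $1$. So $\log\Lambda(1+z)\ge\pi(z^{-1/2})\log\frac32$, which is not $O(\log(1/z))$, and $L_W$ is not meromorphic at $1$.

This argument rests on positivity, which is already lost for $1-(X+1)Y$, where the factors $1-1/(p(p^z-1))$ change sign. What survives is a statement about Mellin transforms. The factor at $p$ is $1+\varepsilon/(e^x-1)$, close to $1+\varepsilon/x$ for small $x$, and $\int_0^\infty\log(1+\varepsilon/x)x^{w-1}dx=\pi\varepsilon^w/(w\sin\pi w)$ for $0<\Re w<1$ (see the proof of Lemma~\ref{lem:logint}). The change of variable $x=z\log p$ turns $\varepsilon^w$ into $(p\log p)^{-w}$. So the Mellin transform of $\log\Lambda(1+z)$ contains the series $\sum_p(p\log p)^{-w}$, which is not meromorphic at $w=1$ (Lemma~\ref{lem:upsilon}),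 whereas a function of the form $k\log z+{}$(analytic) near $z=0$ has a Mellin transform that is meromorphic on $\mathbb C$. Section~\ref{sec:zero} carries this out.
\end{example}

\begin{example}[poles on the imaginary axis]\label{ex:C}
Let $W=1+(X-2)Y$. Here $h=1+Z$ is unitary, $1+XY\nmid W$, the local zeros satisfy $|p^s|=p-2$ and lie to the left of $\Re s=1$, and
\[
L_W(1+z)=\frac{\zeta(z)}{\zeta(2z)}\Lambda(1+z),\qquad\Lambda(1+z)=\prod_p\Big(1-\frac2{p(p^z+1)}\Big).
\]
Now size gives no obstruction. From $0\le\frac2{e^x+1}-e^{-x}\le xe^{-x}$ for $x\ge0$ and $z\sum_pp^{-1-z}\log p\le-z\frac{\zeta'}\zeta(1+z)=O(1)$ we get $\log\Lambda(1+z)=-\sum_pp^{-1-z}+O(1)=\log z+O(1)$ as $z\to0^+$, which is compatible with a simple zero. Suppose then that $\log\Lambda(1+z)=\log z+\sum_n\tau_nz^n$ with a convergent series, and let us compute $\tau_n$. Expand in powers of $\varepsilon$: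
\[
\log\Lambda(1+z)=\sum_{j\ge1}\sum_pp^{-j}\varphi_j(z\log p),\qquad\varphi_j(x)=-\frac1j\Big(\frac2{e^x+1}\Big)^j=\sum_{n\ge0}\varphi_{j,n}x^n .
\]
For $j\ge2$ the $j$th term is smooth at $z=0^+$, with $n$th Taylor coefficient $\varphi_{j,n}\sum_pp^{-j}(\log p)^n=(-1)^nn!\,\varphi_{j,n}g_{j,n}$, where $g_{j,n}$ is the $n$th Taylor coefficient at $s=j$ of $\Pi(s)=\sum_pp^{-s}$. For $j=1$ the sums over $p$ diverge, but we shall see that the same formula holds for $n\ge1$ with $g_{1,n}$ the Taylor coefficients of $\Pi(1+y)+\log y$ at $y=0$. The factor $n!$ suggests divergence. To prove it we remove the factorial and consider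
\[
E(t)=\sum_{n\ge1}\tau_n\frac{t^n}{n!}=\sum_{j\ge1}\sum_{n\ge1}\varphi_{j,n}g_{j,n}(-t)^n,
\]
which is entire if $\sum\tau_nz^n$ converges. The function $\varphi_1$ has simple poles at $x_*=(2k+1)\pi i$ with principal part $-\frac2{x_*}(1-x/x_*)^{-1}$, and such a pole contributes $-\frac2{x_*}G_1(-t/x_*)$ to $E$, where $G_1(y)=\sum_{n\ge1}g_{1,n}y^n$. Since $\Pi(s)=\log\zeta(s)-\frac12\log\zeta(2s)-\cdots$, the function $G_1$ has a logarithmic singularity at $y=-\frac12$, so the pole $x_*=\pi i$ produces a singularity at $t=\pi i/2$. Nothing cancels it. For the other poles of $\varphi_1$ the value of $y=-t/x_*$ at $t=\pi i/2$ is $\frac12$ or a real number of modulus at most $\frac16$, where $G_1$ is regular; and for $j\ge2$ the series $\sum g_{j,n}y^n$ converges for $|y|<1$ and $|x_*|\ge\pi$, so singularities can occur only for $|t|\ge\pi$. Hence $E$ is not entire. The steps taken for granted here (the formula for $j=1$ and the summation over $j$ and over the poles) are proved in Section~\ref{sec:borel}, where we must also exclude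 cancellation in general.
\end{example}

\section{Weights, the cyclotomic expansion and the half-plane $\Re s>\alpha$}\label{sec:halfplane}

Fix $W\ne1$, with $\alpha=a/b$ and leading polynomial $h$. We always write $s=\alpha+z$.

\subsection*{Weights}
The \emph{weight} of $X^nY^m$ is $am-bn$. It measures how fast $p^{n-ms}$ decays in $p$ on the line $\Re s=\alpha$: if $j=am-bn$, then
\[
p^{n-ms}=p^{-\eta_j}\,p^{-mz},\qquad ms-n=mz+\eta_j,\qquad\text{where }\eta_j=j/b .
\]
All monomials of $W$ have weight $\ge0$. Put $W_j(q)=\sum_{am-bn=j}w_{n,m}q^m$ for $j\ge0$. Only finitely many $W_j$ are nonzero, $W_0(q)=h(q^b)$, and $W_j(0)=0$ for $j\ge1$ because $W(X,0)=1$. With $\varepsilon_p=p^{-1/b}$,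
\begin{equation}\label{eq:Omega}
W(p,p^{-\alpha-z})=\Omega(\varepsilon_p,z\log p),\qquad\Omega(\varepsilon,x)=\sum_{j\ge0}\varepsilon^jW_j(e^{-x}).
\end{equation}
So all local factors are values of one entire function of two variables, a small perturbation of $h(e^{-bx})$ when $p$ is large. Algebraically, \eqref{eq:Omega} is the substitution $X\mapsto\varepsilon^{-b}$, $Y\mapsto\varepsilon^aq$. It defines a ring homomorphism $\iota\colon\mathbb Q[X][[Y]]\to\mathbb Q[\varepsilon,\varepsilon^{-1}][[q]]$ with $\iota(X^nY^m)=\varepsilon^{am-bn}q^m$, and it sends distinct monomials to distinct monomials because $b\ge1$. Put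
\[
A_j(q)=\frac{W_j(q)}{h(q^b)}\quad(j\ge1),\qquad V=1+\sum_{j\ge1}\varepsilon^jA_j .
\]
The rational functions $A_j$ vanish at $q=0$, and they detect divisibility.

\begin{lemma}\label{lem:div}
If no $A_j$ has a pole at a point $q\in\mathbb C\setminus\{0\}$, then $h(X^aY^b)$ divides $W$ in $\mathbb Z[X,Y]$.
\end{lemma}

\begin{proof}
The $A_j$ are regular at $q=0$, so they are polynomials, and $V$ has finitely many monomials. Since $h(0)=1$ and $b\ge1$, the quotient $W\cdot h(X^aY^b)^{-1}$ lies in $\mathbb Z[X][[Y]]$. Its image under $\iota$ is $V$. As $\iota$ is injective on monomials, the quotient has finitely many monomials.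
\end{proof}

Define $\varphi_j$ for $j\ge1$ by the formal expansion
\begin{equation}\label{eq:phi}
\log V=\sum_{j\ge1}\varepsilon^j\varphi_j,\qquad\varphi_j=\sum_{k\ge1}\frac{(-1)^{k-1}}k\sum_{j_1+\dots+j_k=j}A_{j_1}\cdots A_{j_k},
\end{equation}
with all $j_1,\dots,j_k\ge1$, and put $\varphi_0=\log h(q^b)$. For $j\ge1$, $\varphi_j$ is a rational function of $q$ with real coefficients that vanishes at $0$ and whose poles are zeros of $h(q^b)$. For $j\ge0$ write $\varphi_j=\sum_{m\ge1}f_j(m)q^m$. Applying $\iota$ to $\log W=\sum\ell_{n,m}X^nY^m$, we see that $\ell_{n,m}=f_{am-bn}(m)$ if $am-bn\ge0$ and $\ell_{n,m}=0$ otherwise. When we regard $A_j$, $\varphi_j$, $V$ as functions of $x$ through $q=e^{-x}$, we write $A_j(x)$, $\varphi_j(x)$, $V(\varepsilon,x)$.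

\subsection*{The cyclotomic expansion}

\begin{lemma}\label{lem:cyc}
There are unique integers $c_{n,m}$ $(m\ge1$, $n\ge0)$, finitely many of them nonzero for each $m$, with $W=\prod_{n,m}(1-X^nY^m)^{c_{n,m}}$ in $\mathbb Z[X][[Y]]$. They satisfy
\begin{equation}\label{eq:c}
c_{n,m}=-\sum_{d\mid\gcd(n,m)}\frac{\mu(d)}d\,\ell_{n/d,m/d},
\end{equation}
they vanish when $am-bn<0$, and there is $C_0\ge1$ with $\sum_n|c_{n,m}|\le C_0^m$ for all $m$.
\end{lemma}

\begin{proof}
Suppose the $c_{n,m'}$ with $m'<m$ are chosen so that $W\prod_{m'<m}\prod_n(1-X^nY^{m'})^{-c_{n,m'}}=1+F(X)Y^m+O(Y^{m+1})$ with $F\in\mathbb Z[X]$. Then we must, and can, take $-c_{n,m}$ to be the coefficient of $X^n$ in $F$. Taking logarithms gives $\ell_{n,m}=-\sum_{d\mid\gcd(n,m)}c_{n/d,m/d}/d$. For coprime $n_0,m_0$ this reads $k\ell_{kn_0,km_0}=-\sum_{k'\mid k}k'c_{k'n_0,k'm_0}$, and M\"obius inversion in $k$ gives \eqref{eq:c}. The weight of $(n/d,m/d)$ has the sign of the weight of $(n,m)$, which gives the vanishing. Let $\hat f(Y)=\sum_{m\ge1}\big(\sum_n|w_{n,m}|\big)Y^m$.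 Then $\sum_n|\ell_{n,m}|$ is at most the coefficient of $Y^m$ in $-\log(1-\hat f(Y))$, a series with positive radius of convergence and no constant term, so it is at most $C^m$ for some $C\ge1$. By \eqref{eq:c}, $\sum_n|c_{n,m}|\le mC^m\le(2C)^m$.
\end{proof}

For $P\ge2$ let $\zeta_{\ge P}(s)=\zeta(s)\prod_{p<P}(1-p^{-s})$. In $\Re s>0$ it has the same zeros and poles as $\zeta$. On $\Re z>\sigma$ the exponential growth $C_0^m$ of the exponents is beaten by $p^{-m\sigma}$ once $p$ is large, so we keep the small primes aside and use the expansion for the large ones.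

\begin{proposition}\label{prop:halfplane}
For every $\sigma>0$ there are $P$ and $m_0$ such that $W(p,p^{-s})\ne0$ for $p\ge P$, $\Re z>\sigma$, and
\begin{equation}\label{eq:cont}
L_W(s)=\prod_{p<P}W(p,p^{-s})\cdot\prod_{m<m_0}\prod_n\zeta_{\ge P}(ms-n)^{-c_{n,m}}\cdot\Xi(s)
\end{equation}
with $\Xi$ analytic and zero-free on $\Re z>\sigma$. Hence $L_W$ continues to a meromorphic function $\not\equiv0$ on $\Re s>\alpha$, and for $\Re s_0>\alpha+\sigma$
\begin{equation}\label{eq:ord}
\operatorname{ord}_{s_0}L_W=\sum_{p<P}\operatorname{ord}_{s_0}W(p,p^{-s})-\sum_{m<m_0}\sum_nc_{n,m}\operatorname{ord}_{ms_0-n}\zeta .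
\end{equation}
\end{proposition}

\begin{proof}
Let $\Re z>\sigma$. For every monomial of weight $\ge0$ we have $|p^{n-ms}|\le p^{-m\sigma}$. Choose $P$ with $C_0P^{-\sigma}\le\frac12$ and $\sum_{(n,m)\ne(0,0)}|w_{n,m}|P^{-m\sigma}<\frac12$, and let $p\ge P$. Then $|W(p,p^{-s})-1|<\frac12$, and the series for $\operatorname{Log}W(p,p^{-s})$ converges absolutely when expanded into monomials, with sum $\sum\ell_{n,m}p^{n-ms}$. Since $\sum_{k\ge1}|v|^k/k\le2|v|$ for $|v|\le\frac12$, the series $\sum c_{n,m}\operatorname{Log}(1-p^{n-ms})$, expanded into monomials, is dominated by $2\sum_m(C_0p^{-\sigma})^m<\infty$, and by Lemma~\ref{lem:cyc} it has the same sum. So $W(p,p^{-s})=\prod_{n,m}(1-p^{n-ms})^{c_{n,m}}$. Take $m_0>2/\sigma$. Then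
\[
\sum_{p\ge P}\sum_{m\ge m_0}\sum_n|c_{n,m}|\,|\operatorname{Log}(1-p^{n-ms})|\le2\sum_{p\ge P}\sum_{m\ge m_0}(C_0p^{-\sigma})^m\le4C_0^{m_0}\sum_pp^{-\sigma m_0}<\infty
\]
uniformly in $s$, and we let $\Xi$ be the exponential of the corresponding sum. For $\Re z>1$ the finitely many remaining pairs $(n,m)$ give $\prod_{p\ge P}(1-p^{n-ms})^{c_{n,m}}=\zeta_{\ge P}(ms-n)^{-c_{n,m}}$, which proves \eqref{eq:cont}. Its right side is meromorphic on $\Re z>\sigma$ and tends to $1$ as $s\to+\infty$. Finally \eqref{eq:ord} holds because $\Re(ms_0-n)>0$ whenever $c_{n,m}\ne0$.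
\end{proof}

\begin{remark}
The coefficients of $W$ must be integers for the exponents in \eqref{eq:cont} to be integers. For $W=1-\frac12Y$ we have $\alpha=0$, but $L_W(s)$ is $\zeta(s)^{-1/2}$ times a function that is analytic and zero-free on $\Re s>\frac12$, so it has a branch point at $s=1$.
\end{remark}

\section{Removing unitary factors}\label{sec:reduction}

In this section we assume Theorem~\ref{thm:local} and deduce Theorems~\ref{thm:strong} and~\ref{thm:main}.

\begin{lemma}\label{lem:unitary}
Let $g$ be unitary. Then $g(Z)=\prod_k(1-Z^k)^{e_k}$, a finite product with $e_k\in\mathbb Z$, and all zeros of $g$ are roots of unity. For $n\in\mathbb Z$, $m\ge1$, $P\ge2$, the product $\prod_{p\ge P}g(p^{n-ms})$ continues to a meromorphic function $\not\equiv0$ on $\mathbb C$.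
\end{lemma}

\begin{proof}
Write $g=\prod_l(1-u_lZ)$. The $u_l$ are the roots of the monic polynomial $Z^{\deg g}g(1/Z)\in\mathbb Z[Z]$, so they are algebraic integers all of whose conjugates have modulus $1$. By Kronecker's theorem such numbers are roots of unity. Let $\Psi_d(Z)=\prod(1-uZ)$, the product over the primitive $d$th roots of unity $u$. These form one class of conjugates, and conjugate roots occur with the same multiplicity, so $g$ is a product of polynomials $\Psi_d$. From $1-Z^k=\prod_{d\mid k}\Psi_d$ we get $\Psi_d=\prod_{k\mid d}(1-Z^k)^{\mu(d/k)}$ by M\"obius inversion. The Euler product equals $\prod_k\zeta_{\ge P}(k(ms-n))^{-e_k}$ for large $\Re s$.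
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:strong}]
Suppose $W\ne1$, its leading polynomial $h$ is unitary, and $W=h(X^aY^b)W'$ with $W'\in\mathbb Z[X,Y]$. Then $W'(X,0)=1$ and $\deg_YW'<\deg_YW$. Since $h(X^aY^b)$ is homogeneous of weight $0$, the part of $W$ of weight $j$ is $h(X^aY^b)$ times the part of $W'$ of weight $j$. So $W'$ has no monomials of negative weight, and its part of weight $0$ is $1$. All other monomials of $W'$ have $m\ge1$ and $am-bn>0$, so $W'=1$ or $\alpha(W')<\alpha(W)$. We repeat this step as long as possible; it stops because $\deg_Y$ decreases, and it yields the decomposition.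

By Lemma~\ref{lem:unitary}, $L_W$ is $L_{W_*}$ times a meromorphic function $\not\equiv0$ on $\mathbb C$. This proves (a) and reduces (b) to $L_{W_*}$, which is meromorphic on $\Re s>\alpha_*$ by Proposition~\ref{prop:halfplane} and not meromorphic at $\alpha_*$ by Theorem~\ref{thm:local}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The implications (ii)$\Rightarrow$(i) and (iii)$\Rightarrow$(iv) are immediate.

(i)$\Rightarrow$(iii). The point is that the exponents in \eqref{eq:form} may be negative or zero. Factors with both exponents zero are nonzero rational constants, since the expression is defined and $W\ne0$. By Lemma~\ref{lem:unitary} the other factors are products of terms $(1-X^nY^m)^e$ with $(n,m)\in\mathbb Z^2\setminus\{(0,0)\}$. Terms with $m=0$ lie in $\mathbb Q(X)^\times$, and for $m<0$ we write $1-X^nY^m=-X^nY^m(1-X^{-n}Y^{-m})$. So $W=F(X)Y^t\prod_l(1-X^{n_l}Y^{m_l})^{e_l}$ with $F\in\mathbb Q(X)^\times$, $t,n_l,e_l\in\mathbb Z$ and all $m_l\ge1$. In $\mathbb Q(X)((Y))$ both $W$ and the last product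 are $1+O(Y)$, so $F(X)Y^t=1$. Hence $L_W(s)=\prod_l\zeta(m_ls-n_l)^{-e_l}$.

(iv)$\Rightarrow$(ii). Let $F$ be meromorphic on a connected open set $\mathcal U\supset[0,\infty)$ and equal to $L_W$ at large real points, and suppose $W_*\ne1$ in Theorem~\ref{thm:strong}. By the identity theorem $F$ agrees with the continuation of $L_W$ on the component of $\mathcal U\cap\{\Re s>\alpha_*\}$ that contains $(\alpha_*,\infty)$. Since $\alpha_*\ge0$, the set $\mathcal U$ contains a disc around $\alpha_*$, and the right half of this disc lies in that component. So $L_W$ is meromorphic at $\alpha_*$, contrary to Theorem~\ref{thm:strong}(b). Hence $W_*=1$, which is (ii).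
\end{proof}

The rest of the paper proves Theorem~\ref{thm:local}. We keep $W\ne1$ and the notation of Section~\ref{sec:halfplane}.

\section{Non-unitary leading polynomial}\label{sec:nonunitary}

We extend the count of Example~\ref{ex:A}. The zeros of the local factors now lie only approximately on a ray, so we count in a region of size comparable to $\sigma$. Such a region sees only zeros $\rho$ of bounded height, and only the weights $j<b$.

\begin{proposition}\label{prop:A}
If $h$ is not unitary, then zeros of $L_W$ accumulate at $\alpha$ from within $\Re s>\alpha$. In particular $L_W$ is not meromorphic at $\alpha$.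
\end{proposition}

\begin{proof}
Write $h=\prod_l(1-u_lZ)$. The product $\prod_l|u_l|$ is the modulus of the leading coefficient of $h$, a positive integer, and not all $|u_l|$ equal $1$; so $\lambda=\max_l|u_l|>1$. Say $u_1=\lambda e^{i\theta}$ with $0<\theta\le2\pi$, and put $x_0=(\log\lambda+i\theta)/b$ and $\xi=\Re x_0$. Then $h(e^{-bx_0})=0$, $\xi>0$, $\Im x_0>0$, and $e^\xi=\lambda^{1/b}$. As $\varepsilon\to0$, $\Omega(\varepsilon,x)\to h(e^{-bx})$ locally uniformly, so by Hurwitz's theorem every neighborhood of $x_0$ contains a zero of $\Omega(\varepsilon,\cdot)$ for small $\varepsilon$. Thus for large $p$ there are zeros $x_p$ of $\Omega(\varepsilon_p,\cdot)$ with $x_p\to x_0$, and $z_p=x_p/\log p$ is a zero of $W(p,p^{-\alpha-z})$.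

Put $B=4|x_0|/\xi$ and $\Delta_\sigma=\{z:\ \Re z>\sigma,\ \Im z>0,\ |z|<B\sigma\}$. Its closure is a compact subset of $\Re z>0$, so $L_W(\alpha+z)$ has finitely many zeros and poles in $\Delta_\sigma$. We sum \eqref{eq:ord} over $\Delta_\sigma$. Let $0<\kappa<\frac14$, to be fixed below.

\emph{Positive contributions.} Let $(1-2\kappa)\xi/\sigma\le\log p\le(1-\kappa)\xi/\sigma$. If $\sigma$ is small, then $p$ is large, so $\Re x_p>(1-\kappa)\xi$, $\Im x_p>0$ and $|x_p|<2|x_0|$. Then $\Re z_p>\sigma$ and $|z_p|<2|x_0|\sigma/((1-2\kappa)\xi)<B\sigma$, so $z_p\in\Delta_\sigma$. These primes are smaller than the $P$ of Proposition~\ref{prop:halfplane}, since their factors vanish somewhere in $\Re z>\sigma$. By the prime number theorem their number is asymptotic to $e^{(1-\kappa)\xi/\sigma}\sigma/((1-\kappa)\xi)$, so it is at least $\exp((1-2\kappa)\xi/\sigma)$ for small $\sigma$.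

\emph{Negative contributions.} The functions $W(p,p^{-s})$ are entire, and the pole of $\zeta(ms-n)$ occurs at a real $z$. So negative terms come only from points $z\in\Delta_\sigma$ with $mz+\eta_j=\rho$, where $j=am-bn\ge0$. Then $m\sigma<\beta<1$, $\eta_j<1$, and $0<\gamma=m\Im z<mB\sigma<B$. There are finitely many $\rho$ with $0<\gamma<B$, so they have $\beta\le\beta_B$ for some $\beta_B<1$ independent of $\sigma$; thus $m<\beta_B/\sigma$ and $0\le j<b$. The zeros of $h(q^b)$ have modulus at least $e^{-\xi}$, so each series $\varphi_j=\sum_mf_j(m)q^m$ has radius of convergence at least $e^{-\xi}$, and $|f_j(m)|\le Ce^{(\xi+\kappa)m}$ for $0\le j<b$. If $(n,m)$ has weight in $[0,b)$, so has $(n/d,m/d)$, and \eqref{eq:c} gives $|c_{n,m}|\le Cme^{(\xi+\kappa)m}$. For given $m$ there is at most one $n$ with $0\le am-bn<b$, and each triple $(n,m,\rho)$ determines one $z$. So the negative terms add up, in absolute value, to at most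
\[
C\sum_{m<\beta_B/\sigma}me^{(\xi+\kappa)m}\le C\sigma^{-2}e^{\beta_B(\xi+\kappa)/\sigma}\le\exp\big((\beta_B(\xi+\kappa)+\kappa)/\sigma\big)
\]
for small $\sigma$.

Since $\beta_B<1$, we can choose $\kappa$ with $\beta_B(\xi+\kappa)+\kappa<(1-2\kappa)\xi$. Then for every small $\sigma$ the sum of the orders over $\Delta_\sigma$ is positive, so $L_W(\alpha+z)$ has a zero in $\Delta_\sigma\subset\{|z|<B\sigma\}$. A function that is meromorphic at $\alpha$ and $\not\equiv0$ has no zeros accumulating at $\alpha$.
\end{proof}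

\section{A Mellin transform along a ray}\label{sec:mellin}

From now on we assume:
\begin{quote}
(H)\quad $h$ is unitary and $L_W$ is meromorphic at $\alpha$.
\end{quote}
By Lemma~\ref{lem:div} we have to show that no $A_j$ has a pole. Since $h$ is unitary, the poles of $A_j$ and $\varphi_j$ ($j\ge1$) in the variable $q$ are roots of unity, so $f_j(m)$ is bounded by a power of $m$ for each $j\ge1$. In the variable $x$ the poles lie on $i\mathbb R$ and, the coefficients being real, are symmetric under conjugation.

Let $P_0\ge2$ be a bound to be chosen later. We remove from $L_W$ the small primes and the leading polynomial: for large $\Re s$ put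
\[
\Lambda(s)=\prod_{p\ge P_0}V(\varepsilon_p,z\log p)=\frac{L_W(s)}{\prod_{p<P_0}W(p,p^{-s})\cdot\prod_{p\ge P_0}h(p^{a-bs})} .
\]
The denominator is meromorphic on $\mathbb C$ and $\not\equiv0$ by Lemma~\ref{lem:unitary}. So $\Lambda\not\equiv0$ is meromorphic on $\Re s>\alpha$ and at $\alpha$, and for small $z$ with $\Re z>0$
\begin{equation}\label{eq:Lambda}
\Lambda(\alpha+z)=z^{k_0}e^{T(z)},\qquad k_0\in\mathbb Z,\qquad T(z)=\sum_{n\ge0}\tau_nz^n,\qquad|\tau_n|\le C^{n+1}.
\end{equation}
This is the only consequence of meromorphy at $\alpha$ that we use. We want to compare \eqref{eq:Lambda} with the formal expansion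
\[
\log\Lambda(\alpha+z)=\sum_{p\ge P_0}\sum_{j\ge1}p^{-\eta_j}\varphi_j(z\log p)=\sum_{j\ge1}\sum_{m\ge1}f_j(m)\sum_{p\ge P_0}p^{-(mz+\eta_j)} .
\]
Both $z\log p$ and $mz$ are dilations of $z$, and the Mellin transform turns dilations into factors $(\log p)^{-w}$ and $m^{-w}$. We cannot integrate along the positive real axis: the continued sums over $p$ may have logarithmic singularities there when $\eta_j<1$, and $V$ may have zeros there. On a ray of small positive argument both difficulties disappear.

\subsection*{The prime zeta function}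
Let $\Pi(s)=\sum_{p\ge P_0}p^{-s}$ for $\Re s>1$; then $\Pi(s)=O(2^{-\Re s})$ for $\Re s\ge2$. The zeros $\rho$ with $0<\arg\rho\le\pi/4$ have $0<\gamma<1$, so they are finite in number, and we can fix $\psi_1\in(0,\pi/4]$ such that the sector $\mathfrak D=\{s:\ 0<\arg s<\psi_1\}$ contains no $\rho$.

\begin{lemma}\label{lem:Pi}
The derivative $\Pi'$ continues meromorphically to $\Re s>0$ with simple poles. Let $\operatorname{res}(\eta)$ be its residue at a real point $\eta>0$. Then $\operatorname{res}(1/k)=-\mu(k)/k$ for integers $k\ge1$, and $\operatorname{res}(\eta)=0$ for all other $\eta$. The function $\Pi$ continues analytically to $\mathfrak D$, and for each $j\ge1$ there are $d_j>0$ and a power series $\sum_{n\ge0}g_{j,n}y^n$ converging for $|y|<d_j$ such that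
\begin{equation}\label{eq:Pilocal}
\Pi(\eta_j+y)=\operatorname{res}(\eta_j)\operatorname{Log}y+\sum_{n\ge0}g_{j,n}y^n\qquad(|y|<d_j,\ \Im y>0).
\end{equation}
\end{lemma}

\begin{proof}
For $\Re s>1$ the Euler product gives $\log\zeta(s)=\sum_k\frac1k\sum_pp^{-ks}$, and M\"obius inversion gives $\sum_pp^{-s}=\sum_k\frac{\mu(k)}k\log\zeta(ks)$. Hence
\[
\Pi'(s)=\sum_{k\ge1}\mu(k)\frac{\zeta'}\zeta(ks)+\sum_{p<P_0}p^{-s}\log p .
\]
Since $\frac{\zeta'}\zeta(ks)=O(2^{-k\Re s})$ when $k\Re s\ge2$, on each half-plane $\Re s>\sigma>0$ the series is a finite sum of meromorphic functions plus a uniformly convergent series of analytic functions. The residue of $\frac{\zeta'}\zeta(ks)$ at $s_0$ is $\frac1k\operatorname{ord}_{ks_0}\zeta$. So the poles lie among the points $1/k$ and $\rho/k$; the latter are not real, which gives the values of $\operatorname{res}$. None of these points lies in $\mathfrak D$, which is simply connected, so we continue $\Pi$ from $\mathfrak D\cap\{\Re s>1\}$ by integrating $\Pi'$. Choose $d_j$ so small that the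 disc $|s-\eta_j|<d_j$ lies in $\Re s>0$, contains no pole of $\Pi'$ other than possibly $\eta_j$, and has its upper half in $\mathfrak D$. Then $\Pi'(\eta_j+y)-\operatorname{res}(\eta_j)/y$ is analytic on $|y|<d_j$, and integration gives \eqref{eq:Pilocal}.
\end{proof}

\subsection*{Mellin integrals}
For $|\psi|<\pi$ let $\mathcal R=\{te^{i\psi}:\ t>0\}$. On $\mathcal R$ we put $z^w=\exp(w\operatorname{Log}z)$, so $|z^w|=|z|^{\Re w}e^{-\psi\Im w}$, and for $z_0\in\mathcal R$ the integrals $\int_0^{z_0}$ and $\int_{z_0}^\infty$ are taken along $\mathcal R$.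

\begin{lemma}\label{lem:mellin}
Let $\Phi$ be continuous on $\mathcal R$ with $\Phi(z)=O(e^{-c|z|})$ at infinity. Suppose $\Phi(z)=\kappa\operatorname{Log}z+\sum_{n\ge-n_0}\Phi_nz^n$ for $z\in\mathcal R$, $|z|\le|z_0|$, where $n_0\ge0$ and $\sum|\Phi_n||z_0|^n<\infty$. Then for $\Re w>n_0$
\begin{equation}\label{eq:mellin}
\int_{\mathcal R}\Phi(z)z^{w-1}dz=\kappa\Big(\frac{\operatorname{Log}z_0}w-\frac1{w^2}\Big)z_0^w+\sum_{n\ge-n_0}\Phi_n\frac{z_0^{n+w}}{n+w}+\int_{z_0}^\infty\Phi(z)z^{w-1}dz .
\end{equation}
The right side is meromorphic on $\mathbb C$ and analytic on $\Re w>n_0$. Its poles lie at the points $-n$ with $n\ge-n_0$, and for $n\ne0$, or for all $n$ if $\kappa=0$, the pole at $-n$ is at most simple with residue $\Phi_n$.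
\end{lemma}

\begin{proof}
Integrate term by term over $[0,z_0]$. The last integral is entire, and the series converges uniformly on compact sets once finitely many terms are omitted.
\end{proof}

\begin{lemma}\label{lem:logint}
Let $x_r=re^{i\psi}$ with $r>0$, and let $0<|\xi|<r$, $\xi\notin\mathcal R$. Put $\{-\xi\}^w=e^{i\psi w}\exp\big(w\operatorname{Log}(-\xi e^{-i\psi})\big)$. Then for $\Re w>0$, $w\notin\mathbb Z$,
\[
\int_0^{x_r}\operatorname{Log}(1-\xi/x)\,x^{w-1}dx=\frac{\pi\{-\xi\}^w}{w\sin\pi w}+\sum_{k\ge1}\frac{\xi^k}k\,\frac{x_r^{w-k}}{k-w} .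
\]
\end{lemma}

\begin{proof}
Let $0<\Re w<1$. For $v>0$, integration by parts and the integral $\int_0^\infty\frac{t^{w-1}}{t+1}dt=\frac\pi{\sin\pi w}$ give
\[
\int_0^\infty\log(1+v/t)\,t^{w-1}dt=\frac vw\int_0^\infty\frac{t^{w-1}}{t+v}\,dt=\frac{\pi v^w}{w\sin\pi w}.
\]
With principal branches both sides are analytic in $v\notin(-\infty,0]$, so the formula holds there. Taking $x=te^{i\psi}$ and $v=-\xi e^{-i\psi}$, we find that the integral over all of $\mathcal R$ is the first term of the claim. On $|x|\ge r$ we have $\operatorname{Log}(1-\xi/x)=-\sum_k\xi^k/(kx^k)$ and $\int_{x_r}^\infty x^{w-k-1}dx=x_r^{w-k}/(k-w)$; subtracting this part gives the claim for $0<\Re w<1$. Both sides are analytic on the connected set $\{\Re w>0\}\setminus\mathbb Z$.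
\end{proof}

Error terms will be summed over $p$ by means of the following notion. Let $\mathcal O\subset\mathbb C$ be open and $\varepsilon_1>0$. A family of meromorphic functions $\mathcal N(\varepsilon,\cdot)$ on $\mathcal O$, $0<\varepsilon\le\varepsilon_1$, is \emph{negligible} if for every compact $\mathcal K\subset\mathcal O$ the function $\mathcal N(\varepsilon,w)\prod_{n\in\mathcal K\cap\mathbb Z}(w-n)$ is $O(\varepsilon^{b+1})$ on $\mathcal K$, uniformly in $\varepsilon$ and $w$. Since $\varepsilon_p^{b+1}=p^{-1-1/b}$ and $\sum_pp^{-1-1/b}(\log p)^t$ converges for every real $t$, the series $\sum_{p\ge P_0}(\log p)^{-w}\mathcal N(\varepsilon_p,w)$ (with $\varepsilon_p\le\varepsilon_1$ for $p\ge P_0$) converges uniformly on $\mathcal K$ after multiplication by that polynomial. So it is meromorphic on $\mathcal O$, with at most simple poles at integers, and its residues are the sums of the residues of the terms.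

\subsection*{The identity}
We first record where the expansion \eqref{eq:phi} converges.

\begin{lemma}\label{lem:bounds}
Let $C_1\ge1$ and let $x$ satisfy $|A_j(x)|\le C_1\min(1,e^{-\Re x})$ for all $j\ge1$. Then for complex $\varepsilon$ with $|\varepsilon|\le1/(4C_1)$ we have $|V(\varepsilon,x)-1|\le\frac13$, $\operatorname{Log}V(\varepsilon,x)=\sum_{j\ge1}\varepsilon^j\varphi_j(x)$, and $\sum_{j>J}|\varepsilon^j\varphi_j(x)|\le2(2C_1|\varepsilon|)^{J+1}\min(1,e^{-\Re x})$ for every $J\ge0$.
\end{lemma}

\begin{proof}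
First, $|V-1|\le C_1|\varepsilon|/(1-|\varepsilon|)\le\frac13$. So $\operatorname{Log}V(\cdot,x)$ is analytic on the disc, and its Taylor coefficients are given by \eqref{eq:phi}. There are $2^{j-1}$ tuples $(j_1,\dots,j_k)$ with sum $j$, and each product is at most $C_1^j\min(1,e^{-\Re x})$; so $|\varphi_j(x)|\le(2C_1)^j\min(1,e^{-\Re x})$. Sum the geometric series, using $2C_1|\varepsilon|\le\frac12$.
\end{proof}

Let $\mathcal S=\{x\ne0:\ |\arg x-\psi|\le\delta_0\}\subset\mathfrak D$ be a sector with $\delta_0>0$, let $\mathcal R$ be its bisecting ray, and let $r>0$. On $\mathcal S$ we have $\Re x\ge c|x|$. On $\mathcal S\cap\{|x|\ge r\}$ the function $|h(e^{-bx})|$ is bounded below, because its zeros lie on $i\mathbb R$ and it tends to $1$ at infinity; and $|W_j(e^{-x})|\le Ce^{-\Re x}$ because $W_j(0)=0$. So the hypothesis of Lemma~\ref{lem:bounds} holds on $\mathcal S\cap\{|x|\ge r\}$ with some $C_1$. We call $(\mathcal S,r,\varepsilon_1)$ \emph{admissible} if $0<\varepsilon_1\le1/(4C_1)$ and $V(\varepsilon,x)\ne0$ for all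 $x\in\mathcal S$, $0<\varepsilon\le\varepsilon_1$. We then take $P_0\ge\max(2,\varepsilon_1^{-b})$, so that $\varepsilon_p\le\varepsilon_1$ for $p\ge P_0$, and let $\log V(\varepsilon,\cdot)$ be the branch on $\mathcal S$ that tends to $0$ at infinity; it equals $\operatorname{Log}V$ for $|x|\ge r$.

The terms of \eqref{eq:phi} with $\eta_j\le1$ cannot be summed over $p$ up to $z=0$ and need the continuation of $\Pi$; the later terms can. So we cut at some $J\ge b$ and put
\[
R_J(\varepsilon,x)=\log V(\varepsilon,x)-\sum_{j=1}^J\varepsilon^j\varphi_j(x)\qquad(x\in\mathcal S,\ 0<\varepsilon\le\varepsilon_1).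
\]
By Lemma~\ref{lem:bounds},
\begin{equation}\label{eq:Rfar}
|R_J(\varepsilon,x)|\le2(2C_1\varepsilon)^{J+1}e^{-\Re x}\qquad(x\in\mathcal S,\ |x|\ge r).
\end{equation}
For $1\le j\le J$ and large $\Re w$ define
\[
D_j(w)=\sum_{m\ge1}\frac{f_j(m)}{m^w},\qquad F_j(w)=\int_{\mathcal R}\Pi(\eta_j+y)y^{w-1}dy,\qquad I_J(\varepsilon,w)=\int_{\mathcal R}R_J(\varepsilon,x)x^{w-1}dx .
\]
By \eqref{eq:Pilocal} and Lemma~\ref{lem:mellin}, $F_j$ is meromorphic on $\mathbb C$, analytic on $\Re w>0$, with at most a simple pole at $-n$ of residue $g_{j,n}$ for $n\ge1$. For large $\Re w$,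
\begin{equation}\label{eq:GammaD}
\Gamma(w)D_j(w)=\int_0^\infty\varphi_j(x)x^{w-1}dx,
\end{equation}
and $\varphi_j(x)$ is meromorphic at $0$, analytic on $(0,\infty)$ and exponentially decaying; so $D_j$ is meromorphic on $\mathbb C$ by Lemma~\ref{lem:mellin} with $\psi=0$.

\begin{proposition}\label{prop:identity}
Assume \textup{(H)}. Let $(\mathcal S,r,\varepsilon_1)$ be admissible and $J\ge b$, and suppose that for some $w_0$ and every real $t>w_0$
\begin{equation}\label{eq:Rint}
\int_{\mathcal R}|R_J(\varepsilon,x)|\,|x|^{t-1}|dx|=O_t(\varepsilon^{J+1})\qquad(0<\varepsilon\le\varepsilon_1).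
\end{equation}
Then there is a meromorphic function $M$ on $\mathbb C$, analytic on $\Re w>0$ and with at most a simple pole at $-n$ of residue $\tau_n$ for $n\ge1$, such that for large $\Re w$
\begin{equation}\label{eq:identity}
M(w)=\sum_{j=1}^JD_j(w)F_j(w)+\sum_{p\ge P_0}(\log p)^{-w}I_J(\varepsilon_p,w).
\end{equation}
\end{proposition}

\begin{proof}
For $z$ in the interior $\mathcal S^\circ$ of $\mathcal S$ we have $0<\arg(mz+\eta_j)<\arg z$, so $mz+\eta_j\in\mathfrak D$, and we can define
\[
H(z)=\sum_{j=1}^JH_j(z)+\sum_{p\ge P_0}R_J(\varepsilon_p,z\log p),\qquad H_j(z)=\sum_{m\ge1}f_j(m)\Pi(mz+\eta_j).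
\]
Let $z$ range over a compact subset of $\mathcal S^\circ$, with $\Re z\ge c$. For $m\ge2/c$ we have $\Pi(mz+\eta_j)=O(2^{-mc})$, so $H_j$ converges uniformly. For all but finitely many $p$ we have $|z\log p|\ge r$, so \eqref{eq:Rfar} applies with $\varepsilon_p^{J+1}\le p^{-1-1/b}$. Hence $H$ is analytic on $\mathcal S^\circ$. The same bounds give $H(z)=O(2^{-\Re z})$ as $z\to\infty$ on $\mathcal R$. For $\Re z>1$ we may interchange the sums in $H_j$ and get $H_j(z)=\sum_p\varepsilon_p^j\varphi_j(z\log p)$, so $H(z)=\sum_p\log V(\varepsilon_p,z\log p)$ and $e^{H(z)}=\Lambda(\alpha+z)$. By the identity theorem this holds on $\mathcal S^\circ$. By \eqref{eq:Lambda}, on $\mathcal R$ near $0$ the continuous function $H(z)-k_0\operatorname{Log}z-T(z)$ takes values in $2\pi i\mathbb Z$, so it is constant. Lemma~\ref{lem:mellin} shows that $M(w)=\int_{\mathcal R}H(z)z^{w-1}dz$ has the stated properties.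

Let $\Re w$ be so large that $\Re w>\max(w_0,0)$ and $\sum_m|f_j(m)|m^{-\Re w}<\infty$ for $j\le J$. The substitution $y=mz$ preserves $\mathcal R$ and turns the $m$th term of $H_j$ into $f_j(m)m^{-w}F_j(w)$; the substitution $x=z\log p$ turns the $p$th remainder into $(\log p)^{-w}I_J(\varepsilon_p,w)$. Termwise integration is allowed, since the integrals of the absolute values are bounded by $C|f_j(m)|m^{-\Re w}$ and, by \eqref{eq:Rint}, by $C\varepsilon_p^{J+1}(\log p)^{-\Re w}$.
\end{proof}

\section{No pole at $x=0$}\label{sec:zero}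

If some $A_j$ has a pole at $x=0$, then $\Omega(\varepsilon,\cdot)$ has zeros that move away from $0$ like a power $\varepsilon^\nu$, and on the scale $|x|\approx\varepsilon^\nu$ the expansion \eqref{eq:phi} breaks down. By Lemma~\ref{lem:logint}, this range contributes a term of the shape $\varepsilon^{\nu w}$ to $I_J(\varepsilon,w)$. Summed over $p$, it produces the following series, whose singularity nothing else in \eqref{eq:identity} can match.

\begin{lemma}\label{lem:upsilon}
Let $w_*>0$ and $P_0\ge2$. The function $\Upsilon(w)=\sum_{p\ge P_0}(\log p)^{-w}p^{-w/w_*}$, analytic on $\Re w>w_*$, is not meromorphic at $w_*$.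
\end{lemma}

\begin{proof}
Put $\delta=w/w_*-1$. From $\Gamma(w)(\log p)^{-w}=\int_0^\infty t^{w-1}p^{-t}dt$ we get, for $\Re\delta>0$,
\[
\Gamma(w)\Upsilon(w)=\int_0^\infty t^{w-1}\Pi(1+\delta+t)\,dt .
\]
By Lemma~\ref{lem:Pi} there is $c\in(0,\frac12)$ such that $\Pi'(1+y)+1/y$ is analytic on $|y|<2c$; so $\Pi(1+y)=-\operatorname{Log}y+g(y)$ for $|y|<2c$, $\Re y>0$, with $g$ analytic on $|y|<2c$. For $|\delta|<c/2$, $\Re\delta>0$ we use $\operatorname{Log}(\delta+t)=\log t+\operatorname{Log}(1+\delta/t)$ and split the integral as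
\[
\int_c^\infty t^{w-1}\Pi(1+\delta+t)dt+\int_0^ct^{w-1}\big(g(\delta+t)-\log t\big)dt-\int_0^ct^{w-1}\operatorname{Log}(1+\delta/t)dt .
\]
The first two integrals are analytic on the disc $|\delta|<c/2$, where $\Re(1+\delta+t)>1$ for $t\ge c$, $|\delta+t|<2c$ for $t\le c$, and $\Re w>0$. By Lemma~\ref{lem:logint} with $\psi=0$, $\xi=-\delta$, $r=c$, the third equals
\[
\frac{\pi\delta^w}{w\sin\pi w}+\sum_{k\ge1}\frac{(-\delta)^k}k\,\frac{c^{w-k}}{k-w}\qquad(w\notin\mathbb Z),
\]
with the principal power $\delta^w$, and the series is meromorphic on $|\delta|<c/2$. If $\Upsilon$ were meromorphic at $w_*$, then $\delta^w$ would agree for small $\delta$, $\Re\delta>0$, with $\delta^kv(\delta)$, where $k\in\mathbb Z$, $v$ is analytic at $0$ and $v(0)\ne0$. For real $\delta\to0^+$ we have $\delta^w=\delta^{w_*}\exp(w_*\delta\log\delta)$ and the exponential tends to $1$. This forces $k=w_*$ and $v(\delta)=\exp(w_*\delta\log\delta)$, so $v(0)=1$ and $(v(\delta)-1)/\delta\sim w_*\log\delta$ is unbounded, which is impossible for analytic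 $v$.
\end{proof}

\begin{proposition}\label{prop:B}
Assume \textup{(H)}. Then every $A_j(x)$ is analytic at $x=0$.
\end{proposition}

\begin{proof}
Suppose not. Then $\Omega(0,x)=h(e^{-bx})$ has a zero of some order $N\ge1$ at $x=0$.

\emph{Step 1: the small zeros of $\Omega$.} By the Weierstrass preparation theorem there are $r\in(0,1]$ and $\varepsilon_0>0$ such that $\Omega=UQ$ for $|x|<2r$, $|\varepsilon|<\varepsilon_0$, where $U$ is analytic and zero-free, and $Q$ is a monic polynomial of degree $N$ in $x$ whose coefficients are analytic in $\varepsilon$, with $Q(0,x)=x^N$. If $Q\equiv x^N$, then comparing coefficients of $\varepsilon^j$ in $\Omega=Ux^N$ shows that $A_j$ is the coefficient of $\varepsilon^j$ in $U(\varepsilon,x)/U(0,x)$, which is analytic at $0$. So $Q\not\equiv x^N$. By Puiseux's theorem there are an integer $d\ge1$ and functions $X_1,\dots,X_N$, analytic near $t=0$ with $X_l(0)=0$, such that $Q(t^d,x)=\prod_l(x-X_l(t))$. The set $\mathcal L$ of indices $l$ with $X_l\not\equiv0$ is not empty. For small $\varepsilon>0$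 put $x_l(\varepsilon)=X_l(\varepsilon^{1/d})$; for $l\in\mathcal L$,
\[
x_l(\varepsilon)=\xi_l\,\varepsilon^{\nu_l}\big(1+O(\varepsilon^{1/d})\big),\qquad\xi_l\ne0,\quad\nu_l\in\tfrac1d\mathbb Z_{>0}.
\]
Let $\nu=\min_{l\in\mathcal L}\nu_l$ and $w_*=b/\nu$. (In Example~\ref{ex:B}, $N=1$, $x_1(\varepsilon)=\log(1-\varepsilon)$, $\xi_1=-1$, $\nu=w_*=1$.) For small complex $\varepsilon'$ and any $t$ with $t^d=\varepsilon'$, the roots of $Q(\varepsilon',\cdot)$ are the $X_l(t)=O(|t|^{d\nu})$. So there are $C_2>0$ and $\varepsilon_2\in(0,\varepsilon_0)$ such that for $|\varepsilon'|\le\varepsilon_2$ all roots have modulus at most $C_2|\varepsilon'|^\nu\le r/2$. The individual roots are not analytic in $\varepsilon'$, but their power sums $s_k(\varepsilon')=\sum_{j\ge1}s_{k,j}\varepsilon'^{\,j}$ ($k\ge1$) are, being polynomials in the coefficients of $Q$. From $s_k=O(|\varepsilon'|^{\nu k})$ and Cauchy's estimate,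
\begin{equation}\label{eq:skj}
s_{k,j}=0\ \text{ for }k>j/\nu,\qquad|s_{k,j}|\le N(r/2)^k\varepsilon_2^{-j}.
\end{equation}

\emph{Step 2: an admissible sector.} Choose a sector $\mathcal S\subset\mathfrak D$ with bisector $\mathcal R$ of argument $\psi$, and $\delta_1\in(0,\pi/2]$, such that every $x\in\mathcal S$ makes an angle of at least $2\delta_1$ with each $\xi_l$, $l\in\mathcal L$. Choose $\varepsilon_1\le\min(\varepsilon_2/2,1/(4C_1))$ so small that for $0<\varepsilon\le\varepsilon_1$ and $l\in\mathcal L$ the number $x_l(\varepsilon)$ is nonzero and makes an angle of at most $\delta_1$ with $\xi_l$. Then for all $l$, all $x\in\mathcal S$ and $0<\varepsilon\le\varepsilon_1$,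
\begin{equation}\label{eq:angle}
x_l(\varepsilon)/x\notin(0,\infty),\qquad|1-x_l(\varepsilon)/x|\ge\sin\delta_1 .
\end{equation}
So $V\ne0$ on $\mathcal S\cap\{|x|<2r\}$, where $V=\frac{U(\varepsilon,x)}{U(0,x)}\prod_l(1-x_l/x)$, and $V\ne0$ on $\mathcal S\cap\{|x|\ge r\}$ by Lemma~\ref{lem:bounds}. Thus $(\mathcal S,r,\varepsilon_1)$ is admissible. We take $J=b$.

\emph{Step 3: the remainder near $0$.} On the polydisc of Step 1 take the logarithm of $U(\varepsilon,x)/U(0,x)$ that vanishes at $\varepsilon=0$ and write it as $\sum_{j\ge1}\varepsilon^j\chi_j(x)$. The $\chi_j$ are analytic on $|x|<2r$, and $|\chi_j|\le C\varepsilon_2^{-j}$ on $|x|\le r$ by Cauchy's estimate. Fix $x\in\mathcal S$ with $r\le|x|<2r$. On the disc $|\varepsilon'|\le\varepsilon_1$ both sides of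
\begin{equation}\label{eq:twologs}
\sum_{j\ge1}\varepsilon'^{\,j}\varphi_j(x)=\sum_{j\ge1}\varepsilon'^{\,j}\chi_j(x)-\sum_{k\ge1}\frac{s_k(\varepsilon')}{kx^k}
\end{equation}
are analytic logarithms of $V(\varepsilon',x)$ that vanish at $\varepsilon'=0$; the last series converges uniformly since $|s_k/x^k|\le N2^{-k}$. So \eqref{eq:twologs} holds. Comparing coefficients gives $\varphi_j=\chi_j-\sum_{k\le j/\nu}s_{k,j}/(kx^k)$, and this extends to $0<|x|<2r$ by the identity theorem. For real $\varepsilon\in(0,\varepsilon_1]$, \eqref{eq:twologs} says that $\log V=\sum_j\varepsilon^j\chi_j+\sum_l\operatorname{Log}(1-x_l/x)$, and this extends to $\mathcal S\cap\{|x|<2r\}$ because the principal logarithms are analytic there by \eqref{eq:angle}. Hence on $\mathcal S\cap\{|x|\le r\}$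
\[
R_b=\sum_{j>b}\varepsilon^j\chi_j+R^Q,\qquad R^Q=\sum_{l\in\mathcal L}\operatorname{Log}\Big(1-\frac{x_l(\varepsilon)}x\Big)+\sum_{j=1}^b\varepsilon^j\sum_{k\le j/\nu}\frac{s_{k,j}}{kx^k},
\]
and $\big|\sum_{j>b}\varepsilon^j\chi_j\big|\le C\varepsilon^{b+1}$ there, as $\varepsilon\le\varepsilon_2/2$.

\emph{Step 4: \eqref{eq:Rint} holds with $w_0=(b+1)/\nu$.} Let $t>(b+1)/\nu$. By \eqref{eq:Rfar} and the last bound, it remains to integrate $|R^Q||x|^{t-1}$ over $x\in\mathcal R$, $|x|\le r$. We split at the scale of the roots. Let $c_2=\min\big((2C_2)^{-1/\nu},\varepsilon_2r^{-1/\nu}\big)$ and $\varrho_x=c_2|x|^{1/\nu}$. For $|\varepsilon'|<\varrho_x$ we have $|\varepsilon'|<\varepsilon_2$ and all roots of $Q(\varepsilon',\cdot)$ have modulus at most $|x|/2$. So $\varepsilon'\mapsto-\sum_ks_k(\varepsilon')/(kx^k)$ is analytic on $|\varepsilon'|<\varrho_x$ and bounded by $N\log2$; its $j$th Taylor coefficient is $-\sum_{k\le j/\nu}s_{k,j}/(kx^k)$, and at real $\varepsilon$ its value is $\sum_l\operatorname{Log}(1-x_l/x)$. For $\varepsilon\le\varrho_x/2$,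 that is, for $|x|\ge C_3\varepsilon^\nu$ with $C_3=(2/c_2)^\nu$, the function $R^Q$ is therefore the Taylor remainder $\sum_{j>b}$ of this function, and Cauchy's estimate gives $|R^Q|\le2N\log2\cdot(\varepsilon/\varrho_x)^{b+1}$. This range contributes at most $C\varepsilon^{b+1}\int_0^r\tau^{t-1-(b+1)/\nu}d\tau=O(\varepsilon^{b+1})$. For $|x|\le\min(r,C_3\varepsilon^\nu)$ we bound the terms of $R^Q$ separately, using \eqref{eq:angle} and $|x|^{-k}\le|x|^{-j/\nu}$ for $k\le j/\nu$, $|x|\le1$:
\[
|R^Q|\le C+N\log\big(1+C_2\varepsilon^\nu/|x|\big)+C\sum_{j=1}^b\varepsilon^j|x|^{-j/\nu}.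
\]
With $|x|=\varepsilon^\nu\tau$ the right side is $C+N\log(1+C_2/\tau)+C\sum_{j\le b}\tau^{-j/\nu}$, which is integrable against $\tau^{t-1}d\tau$ on $(0,C_3)$. So this range contributes $O(\varepsilon^{\nu t})=O(\varepsilon^{b+1})$.

\emph{Step 5: evaluation of $I_b$.} Let $x_r=re^{i\psi}$, $\Re w>(b+1)/\nu$, $w\notin\mathbb Z$. By Lemma~\ref{lem:logint} and $\int_0^{x_r}x^{w-k-1}dx=x_r^{w-k}/(w-k)$,
\[
\int_0^{x_r}R^Qx^{w-1}dx=\frac\pi{w\sin\pi w}\sum_{l\in\mathcal L}\{-x_l(\varepsilon)\}^w+\sum_{k\ge1}\frac{x_r^{w-k}}{k(k-w)}\Big(s_k(\varepsilon)-\sum_{j=1}^bs_{k,j}\varepsilon^j\Big).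
\]
By \eqref{eq:skj} the bracket has modulus at most $2N(r/2)^k(\varepsilon/\varepsilon_2)^{b+1}$, and $|x_r^{-k}|(r/2)^k=2^{-k}$; so the series over $k$ is a negligible family on $\Re w>0$. The remaining parts of $I_b$, namely $\int_0^{x_r}\sum_{j>b}\varepsilon^j\chi_jx^{w-1}dx$ and $\int_{x_r}^\infty R_bx^{w-1}dx$, are analytic on $\Re w>0$ and $O(\varepsilon^{b+1})$ on compact sets, so they are negligible as well. Therefore \eqref{eq:identity} gives, for large $\Re w$,
\[
\frac\pi{w\sin\pi w}S(w)=M(w)-\sum_{j=1}^bD_j(w)F_j(w)+\big(\text{meromorphic on }\Re w>0\big),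
\]
where
\[
S(w)=\sum_{p\ge P_0}(\log p)^{-w}\sum_{l\in\mathcal L}\{-x_l(\varepsilon_p)\}^w .
\]
The series $S$ defines an analytic function on $\Re w>w_*$, since $|x_l(\varepsilon_p)|\le C_2p^{-1/w_*}$. The right side is meromorphic on $\Re w>0$. So $S$ continues meromorphically to $\Re w>0$.

\emph{Step 6: the singularity at $w_*$.} Let $\mathcal L_0=\{l\in\mathcal L:\ \nu_l=\nu\}\ne\emptyset$, and for $l\in\mathcal L_0$ put $\lambda_l=i\psi+\operatorname{Log}(-\xi_le^{-i\psi})$, which is defined because $\xi_l\notin\mathcal R$. Then $\operatorname{Log}(-x_l(\varepsilon)e^{-i\psi})=\nu\log\varepsilon+\lambda_l-i\psi+O(\varepsilon^{1/d})$, so $\{-x_l(\varepsilon)\}^w=\varepsilon^{\nu w}e^{\lambda_lw}(1+O(\varepsilon^{1/d}))$ uniformly for $w$ in compact sets, and $\varepsilon_p^{\nu w}=p^{-w/w_*}$. The error terms are $O\big((\log p)^{-\Re w}p^{-\Re w/w_*-1/(bd)}\big)$ and sum to a function analytic on $\Re w>w_*-1/(d\nu)$. The terms with $\nu_l>\nu$ sum to a function analytic on $\Re w>b/\nu_l$, and $b/\nu_l<w_*$. Hence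
\[
S(w)=\mathcal A(w)\Upsilon(w)+S_1(w),\qquad\mathcal A(w)=\sum_{l\in\mathcal L_0}e^{\lambda_lw},
\]
with $S_1$ analytic near $w_*$. The roots of the same order may interfere, and $\mathcal A(w_*)$ could vanish; but $\mathcal A$ is entire and $\mathcal A(0)=|\mathcal L_0|\ge1$, so $1/\mathcal A$ is meromorphic. Thus $\Upsilon=(S-S_1)/\mathcal A$ is meromorphic at $w_*$, which contradicts Lemma~\ref{lem:upsilon}.
\end{proof}

\section{No poles on the imaginary axis}\label{sec:borel}

Once the $\varphi_j$ are analytic at $x=0$, every term of \eqref{eq:identity} is meromorphic on $\mathbb C$, and the identity by itself is no obstruction. As in Example~\ref{ex:C}, we read off the coefficients $\tau_n$ from the residues at $w=-n$ and pass to the generating function $\sum\tau_nt^n/n!$. A pole $i\theta$ of $\varphi_j$ and a pole $1/k$ of $\Pi'$ combine to a possible singularity at $t=i\theta(\eta_j-1/k)$. Different triples $(j,\theta,k)$ may give the same point, so we must rule out cancellation. For fixed $(j,\theta)$ these points accumulate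 at $i\theta\eta_j$. Near the lowest point of accumulation only the finitely many pairs with minimal $\theta\eta_j$ are singular, and among these a single term can be isolated by taking $k$ to be a large prime.

\begin{proposition}\label{prop:C}
Assume \textup{(H)}. Then every $A_j(x)$ is entire.
\end{proposition}

\begin{proof}
By Proposition~\ref{prop:B} all $A_j$ and $\varphi_j$ ($j\ge1$) are analytic at $0$. Suppose some $A_j$ has a pole at a point $x_1$, and take $j$ minimal for this point. By \eqref{eq:phi}, $\varphi_j-A_j$ is a polynomial in $A_1,\dots,A_{j-1}$, so $\varphi_j$ has a pole at $x_1$.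

\emph{Step 1: choice of parameters.} Let $\theta_0>0$ be the least modulus of a nonzero zero of $h(e^{-bx})$, and $r=\theta_0/4$. The poles of the $\varphi_j$ lie on $i\mathbb R$, have modulus at least $\theta_0$, and are symmetric under conjugation. So the set of products $\theta\eta_j$, where $j\ge1$, $\theta>0$ and $i\theta$ is a pole of $\varphi_j$, is not empty. A bound $\theta\eta_j\le C$ leaves finitely many $j$, as $\theta\ge\theta_0$, and for each $j$ finitely many $\theta$, as $\theta\le bC$. Hence the minimum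
\[
\omega=\min\{\theta\eta_j:\ j\ge1,\ \theta>0,\ i\theta\text{ a pole of }\varphi_j\}>0
\]
exists. Put $\theta_j=\omega/\eta_j=b\omega/j$, and let $\mathcal J\ne\emptyset$ be the set of $j\ge1$ such that $i\theta_j$ is a pole of $\varphi_j$. (In Example~\ref{ex:C}, $\omega=\pi$ and $\mathcal J=\{1\}$.) Fix $J\ge b$ with $r(\eta_{J+1}-1)>\omega$. Then $\mathcal J\subset\{1,\dots,J\}$, since for $j>J$ every pole has $\theta\eta_j\ge4r\eta_{J+1}>\omega$.

Let $\mathcal S\subset\mathfrak D$ be any sector as in Section~\ref{sec:mellin}. The $A_j$ are analytic on the disc $|x|\le2r$, so the hypothesis of Lemma~\ref{lem:bounds} holds, with some $C_1$, on all of $\mathcal X=\mathcal S\cup\{|x|\le2r\}$. With $\varepsilon_1=1/(4C_1)$ the triple $(\mathcal S,r,\varepsilon_1)$ is admissible, $R_J=\sum_{j>J}\varepsilon^j\varphi_j$ on $\mathcal S$, this series extends $R_J$ to $\mathcal X$, and $|R_J|\le C\varepsilon^{J+1}\min(1,e^{-\Re x})$ on $\mathcal X$. So \eqref{eq:Rint} holds with $w_0=0$, and we have \eqref{eq:identity}.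

\emph{Step 2: residues at $w=-n$.} Write $\varphi_j(x)=\sum_{n\ge0}\varphi_{j,n}x^n$ near $0$. By \eqref{eq:GammaD} and Lemma~\ref{lem:mellin}, $\Gamma D_j$ has at most simple poles, at the points $-n$, with residue $\varphi_{j,n}$. Since $\Gamma$ has no zeros and has simple poles at $-n$ with residue $(-1)^n/n!$, the function $D_j$ is entire and $D_j(-n)=(-1)^nn!\,\varphi_{j,n}$. Let $R_{J,n}(\varepsilon)$ be the $n$th Taylor coefficient of $R_J(\varepsilon,\cdot)$ at $0$; Cauchy's estimate on $|x|=2r$ gives $|R_{J,n}(\varepsilon)|\le C\varepsilon^{J+1}(2r)^{-n}$. Formula \eqref{eq:mellin} with $z_0=re^{i\psi}$ continues $I_J(\varepsilon,\cdot)$ to $\mathbb C$ with residue $R_{J,n}(\varepsilon)$ at $-n$, and since $|R_{J,n}(\varepsilon)|r^n\le C\varepsilon^{J+1}2^{-n}$ it shows that this family is negligible on $\mathbb C$. So \eqref{eq:identity} holds on $\mathbb C$, and comparing residues at $-n$ gives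
\[
\tau_n=\sum_{j=1}^J(-1)^nn!\,\varphi_{j,n}\,g_{j,n}+\tau_n',\qquad\tau_n'=\sum_{p\ge P_0}(\log p)^nR_{J,n}(\varepsilon_p)\qquad(n\ge1).
\]
By \eqref{eq:Lambda} the function $E(t)=\sum_{n\ge1}\tau_nt^n/n!$ is entire. For $|t|\le2\omega$,
\[
\sum_{n\ge1}|\tau_n'|\frac{|t|^n}{n!}\le C\sum_pp^{-\eta_{J+1}}\exp\Big(\frac{|t|\log p}{2r}\Big)\le C\sum_pp^{-\eta_{J+1}+\omega/r}<\infty
\]
by the choice of $J$. Hence near $t=0$
\begin{equation}\label{eq:borel}
E(t)=\sum_{j=1}^J\sum_{n\ge1}\varphi_{j,n}\,g_{j,n}(-t)^n+\big(\text{analytic on }|t|<2\omega\big).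
\end{equation}

\emph{Step 3: the sum in closed form.} We replace $\varphi_j$ by its principal parts. Choose $r_1>b\omega$ such that, for all $j\le J$, we have $r_1d_j>4\omega$ and $\varphi_j$ has no pole of modulus $r_1$. Write the principal part of $\varphi_j$ at a pole $x_*$ as $\sum_{l\ge1}c(j,x_*,l)(1-x/x_*)^{-l}$, a finite sum. After subtracting the principal parts at the poles with $|x_*|<r_1$, we are left with a function analytic on $|x|\le r_1$, whose Taylor coefficients are $O(r_1^{-n})$. Since $g_{j,n}=O((d_j/2)^{-n})$, it contributes to \eqref{eq:borel} a function analytic on $|t|<r_1d_j/2$, hence on $|t|<2\omega$. The coefficient of $x^n$ in $(1-x/x_*)^{-l}$ is $\binom{n+l-1}{l-1}x_*^{-n}$. Let $\vartheta=t\frac d{dt}$, so that $\vartheta t^n=nt^n$, and let $\Theta_l=\binom{\vartheta+l-1}{l-1}$, a polynomial in $\vartheta$ of degree $l-1$ with leading coefficient $1/(l-1)!$ and $\Theta_l[1]=1$. With $G_j(y)=\sum_{n\ge1}g_{j,n}y^n$, the term $(1-x/x_*)^{-l}$ contributes $\Theta_l[G_j(-t/x_*)]$ to \eqref{eq:borel}. The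 continuation of $G_j$ has logarithmic singularities, so we apply $\vartheta$ once more to obtain a meromorphic function. By \eqref{eq:Pilocal}, $\vartheta[G_j(-t/x_*)]=y\,G_j'(y)=y\,\Pi'(\eta_j+y)-\operatorname{res}(\eta_j)$ with $y=-t/x_*$. The operators $\vartheta$ and $\Theta_l$ commute, and the constants $\operatorname{res}(\eta_j)$ contribute constants. So near $t=0$
\begin{equation}\label{eq:closed}
\sum_{j=1}^J\ \sum_{|x_*|<r_1}\ \sum_{l\ge1}c(j,x_*,l)\,\Theta_l\Big[\big(y\,\Pi'(\eta_j+y)\big)_{y=-t/x_*}\Big]=\big(\text{analytic on }|t|<2\omega\big),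
\end{equation}
where we have moved the entire function $\vartheta E$ to the right side.

\emph{Step 4: continuation towards $t=i\omega$.} Put $v=\omega+it$, so that $t=0$ is $v=\omega$, $t=i\omega$ is $v=0$, and $\vartheta=(v-\omega)\frac d{dv}$. For $\theta>0$,
\[
\begin{array}{lll}
x_*=i\theta: & y=\dfrac{v-\omega}\theta, & \eta_j+y=\dfrac{(\theta\eta_j-\omega)+v}\theta;\\[3mm]
x_*=-i\theta: & y=-\dfrac{v-\omega}\theta, & \eta_j+y=\dfrac{(\theta\eta_j+\omega)-v}\theta .
\end{array}
\]
In both cases $i\theta$ is a pole of $\varphi_j$, by symmetry, so $\theta\eta_j\ge\omega$. Therefore on the convex domain $\mathcal U=\{0<\Re v<2\omega,\ |v-\omega|<2\omega\}$, which contains $v=\omega$, all arguments of $\Pi'$ have positive real part. The left side of \eqref{eq:closed} is meromorphic on $\mathcal U$, and by the identity theorem it is analytic on $\mathcal U$.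

The pairs $(j,x_*)=(j,i\theta_j)$ with $j\in\mathcal J$ all occur in \eqref{eq:closed}, since $j\le J$ and $\theta_j\le b\omega<r_1$; for them the argument of $\Pi'$ is $v/\theta_j$. For each of the finitely many other pairs the argument is $\eta'\pm v/\theta$ with a real $\eta'>0$. The poles of $\Pi'$ in $\Re s>0$ are isolated, so $\Pi'$ has no pole in a small punctured disc around $\eta'$, and these terms are analytic for small $v\ne0$. Hence there is $\delta\in(0,\omega)$ such that
\[
\Sigma(v)=\sum_{j\in\mathcal J}\sum_{l\ge1}c(j,i\theta_j,l)\,\Theta_l\Big[\frac{v-\omega}{\theta_j}\,\Pi'\Big(\frac v{\theta_j}\Big)\Big]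
\]
is analytic on $\{|v|<\delta,\ \Re v>0\}\subset\mathcal U$.

Let $l_0$ be the largest $l$ with $c(j,i\theta_j,l)\ne0$ for some $j\in\mathcal J$, and put $c_j=c(j,i\theta_j,l_0)$; not all $c_j$ vanish. Let $0<v_0<\delta$. Near $v_0$ the bracket equals $(v_0-\omega)\operatorname{res}(v_0/\theta_j)(v-v_0)^{-1}$ plus an analytic function. By induction on $k$, $\vartheta^k(v-v_0)^{-1}=(-1)^kk!\,(v_0-\omega)^k(v-v_0)^{-k-1}$ plus terms with poles of lower order. So $\Theta_l[(v-v_0)^{-1}]$ has a pole of order $l$ with leading coefficient $(-1)^{l-1}(v_0-\omega)^{l-1}$, and the coefficient of $(v-v_0)^{-l_0}$ in $\Sigma$ is $(-1)^{l_0-1}(v_0-\omega)^{l_0}\sum_jc_j\operatorname{res}(v_0/\theta_j)$. It must vanish, and $v_0\ne\omega$; so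
\begin{equation}\label{eq:cancel}
\sum_{j\in\mathcal J}c_j\operatorname{res}(v_0/\theta_j)=0\qquad(0<v_0<\delta).
\end{equation}

\emph{Step 5: isolating one term.} Let $j_0$ be the least $j\in\mathcal J$ with $c_j\ne0$. Let $p_1>J$ be a prime so large that $v_0=\theta_{j_0}/p_1<\delta$. Then $v_0/\theta_j=j/(j_0p_1)$, and by Lemma~\ref{lem:Pi} its residue vanishes unless $j\mid j_0p_1$. If $j\in\mathcal J$, $c_j\ne0$ and $j\mid j_0p_1$, then $j\le J<p_1$ is prime to $p_1$, so $j\mid j_0$, and $j=j_0$ by minimality. The left side of \eqref{eq:cancel} is therefore $c_{j_0}\operatorname{res}(1/p_1)=c_{j_0}/p_1\ne0$, a contradiction.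
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:local}]
Let $L_W$ be meromorphic at $\alpha$. By Proposition~\ref{prop:A}, $h$ is unitary, so (H) holds. By Proposition~\ref{prop:C}, the rational functions $A_j(q)$ have no pole at any point $q=e^{-x}$ with $x\in\mathbb C$, that is, at any $q\ne0$. By Lemma~\ref{lem:div}, $h(X^aY^b)$ divides $W$ in $\mathbb Z[X,Y]$.
\end{proof}

\begin{remark}
In Sections~\ref{sec:zero} and~\ref{sec:borel} the obstruction comes from the pole of $\zeta$ at $1$ alone: through the singularity of $\Pi$ at $1$ in Lemma~\ref{lem:upsilon}, and through the poles of $\Pi'$ at the points $1/p_1$ in the last step. The zeros $\rho$ only have to be avoided, which is possible because none is real and those of height less than $1$ are finite in number. The strict inequality $\beta<1$ is what makes the count in Proposition~\ref{prop:A} work.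
\end{remark}
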